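\title{The affine defect is not a commensurability invariant}

\begin{abstract}
The affine defect $d(\Gamma)$ of a polycyclic-by-finite group $\Gamma$ of Hirsch length $h$ is the least $s\ge 0$ such that $\Gamma$ acts properly discontinuously on $\mathbb{R}^h$ by polynomial diffeomorphisms of degree at most $s+1$. We show that $d$ can drop on passing to a subgroup of finite index: there is a finitely generated torsion-free nilpotent group $N$ with an action of a finite group $F$ such that $d(N)=0$ and $1\le d(N\rtimes F)\le 4$. There are also torsion-free examples. On the other hand, if the Malcev Lie algebra of $N$ has a derivation whose eigenvalues all have positive real part, then every group containing $N$ with finite index has affine defect $0$.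
\end{abstract}

\section{Introduction}\label{sec:intro}

A group $\Gamma$ is \emph{polycyclic-by-finite} if it has a series $1=\Gamma_0\lhd\Gamma_1\lhd\dots\lhd\Gamma_n=\Gamma$ whose factors are finite or infinite cyclic. The number of infinite cyclic factors is the \emph{Hirsch length} $h(\Gamma)$; it does not depend on the series, and it is the same for $\Gamma$ and for every subgroup of finite index. An action of $\Gamma$ on a locally compact space is \emph{properly discontinuous} if for each compact set $K$ only finitely many $\gamma\in\Gamma$ satisfy $\gamma K\cap K\neq\emptyset$.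

A \emph{polynomial diffeomorphism} of $\mathbb{R}^h$ is a polynomial bijection with polynomial inverse; its degree is the largest degree of its components. A \emph{polynomial structure of degree $\le k$} on $\Gamma$ is a properly discontinuous action with compact quotient of $\Gamma$ on $\mathbb{R}^{h(\Gamma)}$ by polynomial diffeomorphisms of degree $\le k$. An \emph{affine structure} is a polynomial structure of degree $\le 1$. Two results are known.
\begin{itemize}
\item[(P1)] Every polycyclic-by-finite group has a polynomial structure of degree $\le k$ for some $k$.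
\item[(P2)] Every polycyclic-by-finite group of Hirsch length $h$ has a characteristic subgroup of finite index with a polynomial structure of degree $\le\max\{h-2,1\}$.
\end{itemize}

\begin{definition}
The \emph{affine defect} $d(\Gamma)$ is the least integer $s\ge 0$ such that $\Gamma$ acts properly discontinuously on $\mathbb{R}^{h(\Gamma)}$ by polynomial diffeomorphisms of degree $\le s+1$.
\end{definition}

By (P1) the affine defect is finite. The quotient of such an action is automatically compact (see the comment after Lemma~\ref{lem:dim}), so $d(\Gamma)=0$ if and only if $\Gamma$ has an affine structure, and in general $d(\Gamma)$ measures how far $\Gamma$ is from having one. This paper answers the following question.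

\medskip
\noindent\textbf{Question.} \emph{Let $\Gamma'$ be a subgroup of finite index in a polycyclic-by-finite group $\Gamma$. Is $d(\Gamma)=d(\Gamma')$?}
\medskip

Restricting an action gives $d(\Gamma')\le d(\Gamma)$, because $h(\Gamma')=h(\Gamma)$. The question is whether a finite extension can force the degree up. The first examples suggest that it cannot. The translation action of $\mathbb{Z}$ on $\mathbb{R}$ extends to the infinite dihedral group by $x\mapsto -x$, and every group containing $\mathbb{Z}^h$ with finite index has defect $0$ (this is the abelian case of Theorem~\ref{thm:pos}). One also expects to be able to average a structure over the finite quotient. A positive answer would be useful: with (P2) it would give $d(\Gamma)\le\max\{h(\Gamma)-3,0\}$ for every $\Gamma$. The answer is nevertheless negative.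

\begin{theorem}\label{thm:main}
There are a finitely generated torsion-free nilpotent group $N$, of Hirsch length $324$ and class $6$, and a finite group $F$ acting on $N$ such that $\Gamma=N\rtimes F$ satisfies $d(N)=0$ and $1\le d(\Gamma)\le 4$.
\end{theorem}

\begin{theorem}\label{thm:tf}
There is a torsion-free, virtually nilpotent, polycyclic-by-finite group $\hat\Gamma$ with a nilpotent normal subgroup $\hat\Gamma'$ of finite index such that $d(\hat\Gamma')=0<d(\hat\Gamma)$.
\end{theorem}

\begin{theorem}\label{thm:pos}
Let $N$ be a finitely generated torsion-free nilpotent group whose real Malcev Lie algebra has a derivation all of whose eigenvalues have positive real part. Then $d(\Gamma)=0$ for every group $\Gamma$ containing $N$ with finite index. Consequently $d(\Gamma)=d(\Gamma')=0$ for every subgroup $\Gamma'$ of finite index in such a $\Gamma$.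
\end{theorem}

The Malcev Lie algebra is recalled in Section~\ref{sec:lsa}. The hypothesis of Theorem~\ref{thm:pos} holds if the Lie algebra is positively graded, and in particular if $N$ has class at most $2$. We do not determine the exact value of $d(\Gamma)$ in Theorem~\ref{thm:main}, nor whether $d(\Gamma)-d(\Gamma')$ can be arbitrarily large.

The proof of Theorem~\ref{thm:main} translates the problem twice. First, an affine structure on a finite extension of $N$ yields a left-symmetric product on the Lie algebra $\mathfrak{n}$ that is invariant under the finite group, while an invertible derivation of $\mathfrak{n}$ yields an affine structure on $N$ (Section~\ref{sec:lsa}). One of the axioms of a left-symmetric product is quadratic, so these products cannot simply be averaged. Second, for $\mathfrak{n}=\mathbb{R}^3\otimes A$ with $A$ a commutative algebra, invariance under the rotations of the cube turns a left-symmetric product into a much simpler object on $A$, which we call a half product (Section~\ref{sec:half}). A sufficiently symmetric half product detects the degree of a monomial. In Section~\ref{sec:hex}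 we build a symmetric algebra $A$ in which a nonzero monomial of degree $4$ equals one of degree $6$, and which still has an invertible derivation, necessarily not symmetric. The three theorems are proved in Sections \ref{sec:main}, \ref{sec:tf} and~\ref{sec:pos}.

\section{Affine actions and left-symmetric products}\label{sec:lsa}

\subsection*{Nilpotent Lie groups and lattices}

Let $\mathfrak{n}$ be a finite-dimensional nilpotent real Lie algebra with lower central series $\mathfrak{n}^1=\mathfrak{n}$, $\mathfrak{n}^{j+1}=[\mathfrak{n},\mathfrak{n}^j]$, and class $c$, so that $\mathfrak{n}^{c}\ne 0=\mathfrak{n}^{c+1}$. We identify the simply connected Lie group $N_{\mathbb{R}}$ of $\mathfrak{n}$ with $\mathfrak{n}$ itself, equipped with the Baker--Campbell--Hausdorff product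
\[
x\bullet y=x+y+\tfrac12[x,y]+\tfrac1{12}\bigl([x,[x,y]]+[y,[y,x]]\bigr)+\cdots .
\]
Every term after $x+y$ is a rational multiple of an iterated bracket with at most $c$ entries, among which both $x$ and $y$ occur. The inverse of $x$ is $-x$, and $\operatorname{Aut}(N_{\mathbb{R}})=\operatorname{Aut}(\mathfrak{n})$. The $k$th power of $x$ is $kx$, so $N_{\mathbb{R}}$ is torsion-free and has no nontrivial compact subgroup. A \emph{lattice} in $N_{\mathbb{R}}$ is a discrete subgroup with compact quotient. We use the following facts.
\begin{itemize}
\item[(N1)] A discrete subgroup of $N_{\mathbb{R}}$ that spans the vector space $\mathfrak{n}$ is a lattice. A lattice is finitely generated, torsion-free and nilpotent, of Hirsch length $\dim\mathfrak{n}$. Conversely, every finitely generated torsion-free nilpotent group $N$ is a lattice in some $N_{\mathbb{R}}$ \cite[Ch.~II]{Rag}.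
\item[(N2)] (Malcev) If $N$ is a lattice in $N_{\mathbb{R}}$ and $U$ is a simply connected nilpotent Lie group, every homomorphism $N\to U$ extends uniquely to a continuous homomorphism $N_{\mathbb{R}}\to U$ \cite[Thm.~2.11]{Rag}.
\end{itemize}
By (N2) the group $N$ determines $\mathfrak{n}$ up to isomorphism; $\mathfrak{n}$ is the \emph{real Malcev Lie algebra} of $N$.

\begin{lemma}\label{lem:std}
Let a finite group $Q$ act on $\mathfrak{n}$ by automorphisms, and let $\Gamma\le N_{\mathbb{R}}\rtimes Q$ be a subgroup such that $\Gamma\cap N_{\mathbb{R}}$ is a lattice. Then $h(\Gamma)=\dim\mathfrak{n}$, and the action $(x,q)\cdot y=x\bullet q(y)$ of $\Gamma$ on $\mathfrak{n}$ is properly discontinuous, by polynomial diffeomorphisms of degree $\le\max\{c-1,1\}$.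
\end{lemma}

\begin{proof}
The lattice $\Gamma\cap N_{\mathbb{R}}$ has finite index in $\Gamma$, so $h(\Gamma)=\dim\mathfrak{n}$ and $\Gamma$ is a discrete subgroup. If $K$ is compact and $(x,q)K$ meets $K$, then $x$ lies in the compact set $\bigcup_{q\in Q}K\bullet q(K)^{-1}$, and a discrete subgroup has finite intersection with a compact set. Each bracket in $x\bullet q(y)$ has at most $c$ entries, one of which is $x$, so it has degree $\le c-1$ in $y$.
\end{proof}

The next lemma is the way in which the condition that $\Gamma$ acts on a space of dimension exactly $h(\Gamma)$ enters the proofs.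

\begin{lemma}\label{lem:dim}
Let $\Delta$ be a torsion-free group that acts properly discontinuously with compact quotient on $\mathbb{R}^h$. If $\Delta$ acts properly discontinuously on $\mathbb{R}^d$, then $d\ge h$, and if $d=h$ the quotient is compact.
\end{lemma}

\begin{proof}
Point stabilizers are finite, so both actions are free. The quotients are connected manifolds with contractible universal cover and fundamental group $\Delta$, so they are homotopy equivalent. The first is a closed $h$-manifold and has $H_h(-;\mathbb{F}_2)\neq0$. A connected $d$-manifold has $H_k(-;\mathbb{F}_2)=0$ for $k>d$, and also for $k=d$ if it is not compact.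
\end{proof}

A polycyclic-by-finite group $\Gamma$ has a torsion-free subgroup $\Delta$ of finite index, and (P1) provides the cocompact action of $\Delta$. So every properly discontinuous action of $\Gamma$ on $\mathbb{R}^{h(\Gamma)}$ has compact quotient.

\subsection*{From affine actions to left-symmetric products}

We view $\operatorname{Aff}(\mathbb{R}^h)$ as the group of $g\in GL_{h+1}(\mathbb{R})$ with $\ell\circ g=\ell$, where $\ell$ is the last coordinate, acting on the hyperplane $\ell=1$. Its Lie algebra consists of pairs $(\alpha,\lambda)$, with $\alpha$ an $h\times h$ matrix and $\lambda\in\mathbb{R}^h$, and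
\begin{equation}\label{eq:aff}
[(\alpha,\lambda),(\alpha',\lambda')]=([\alpha,\alpha'],\,\alpha\lambda'-\alpha'\lambda).
\end{equation}
If $X\mapsto(\alpha(X),\lambda(X))$ is a Lie algebra homomorphism on $\mathfrak{n}$ and $\lambda$ is bijective, we can use $\lambda$ to move $\alpha$ to $\mathfrak{n}$. The result is the following structure.

\begin{definition}
A \emph{left-symmetric product} on a Lie algebra $\mathfrak{n}$ is a bilinear product $X\cdot Y$ such that
\begin{align}
X\cdot Y-Y\cdot X&=[X,Y],\label{eq:ls1}\\
X\cdot(Y\cdot Z)-Y\cdot(X\cdot Z)&=[X,Y]\cdot Z.\label{eq:ls2}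
\end{align}
It is \emph{$Q$-invariant} if $q(X\cdot Y)=qX\cdot qY$ for all $q\in Q$.
\end{definition}

\begin{proposition}\label{prop:lsa}
Let $G=N_{\mathbb{R}}\rtimes Q$ with $Q$ finite, and let $\Gamma\le G$ be a subgroup such that $N=\Gamma\cap N_{\mathbb{R}}$ is a lattice in $N_{\mathbb{R}}$ and $N_{\mathbb{R}}\Gamma=G$. If $d(\Gamma)=0$, then $\mathfrak{n}$ has a $Q$-invariant left-symmetric product.
\end{proposition}

The group $Q$ need not lie in $\Gamma$. The plan is to extend the action from $\Gamma$ to $G$, and then to differentiate at a fixed point of $Q$. The tool for extending is (N2), and it needs a unipotent target. This is the main difficulty.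

\begin{proof}
Let $h=\dim\mathfrak{n}=h(\Gamma)$, and let $\rho\colon\Gamma\to\operatorname{Aff}(\mathbb{R}^h)$ be a properly discontinuous action.

\emph{Step 1: $\rho(N)$ consists of unipotent matrices.} Recall that $g\in GL_{h+1}(\mathbb{R})$ is uniquely a product $g_sg_u$ of commuting real matrices with $g_s$ diagonalizable over $\mathbb{C}$ and $g_u$ unipotent; an algebraic group containing $g$ contains $g_s$ and $g_u$, and morphisms of algebraic groups respect this decomposition.

Let $N=N_1\ge N_2\ge\cdots$ be the lower central series of $N$, let $\mathbf{U}_i$ be the Zariski closure of $\rho(N_i)$ in $GL_{h+1}(\mathbb{C})$, and put $\mathbf{U}=\mathbf{U}_1$. This group need not be connected. Fix $g\in\rho(N)$. The morphism $x\mapsto gxg^{-1}x^{-1}$ maps $\rho(N_i)$ into $\rho(N_{i+1})$, hence $\mathbf{U}_i$ into $\mathbf{U}_{i+1}$. Its differential at $1$ is $\operatorname{Ad}(g)-1$, which therefore maps $\operatorname{Lie}\mathbf{U}_i$ into $\operatorname{Lie}\mathbf{U}_{i+1}$. So $\operatorname{Ad}(g)$ is unipotent on $\operatorname{Lie}\mathbf{U}$, and $\operatorname{Ad}(g_s)=\operatorname{Ad}(g)_s=1$.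 Hence $g_s$ centralizes the identity component $\mathbf{U}^0$.

The condition $\ell\circ x=\ell$ is algebraic, so $g_s\in\operatorname{Aff}(\mathbb{R}^h)$. As $g_s$ is semisimple, $\mathbb{R}^{h+1}=\ker(g_s-1)\oplus\operatorname{im}(g_s-1)$. The functional $\ell$ vanishes on the second summand, so it is nonzero on the first. Thus the fixed set $\operatorname{Fix}(g_s)\subset\mathbb{R}^h$ is a nonempty affine subspace, of dimension $d$ say. The subgroup $N'=\{n\in N:\rho(n)\in\mathbf{U}^0\}$ has finite index in $N$, so it is a lattice in $N_{\mathbb{R}}$ and acts on $N_{\mathbb{R}}\cong\mathbb{R}^h$ properly discontinuously with compact quotient. Since $\rho(N')$ commutes with $g_s$, it also acts properly discontinuously on $\operatorname{Fix}(g_s)$. Lemma~\ref{lem:dim} gives $d\ge h$. So $g_s$ fixes the hyperplane $\ell=1$ pointwise, and $g_s=1$.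

\emph{Step 2: extension to $G$.} Unipotence is an algebraic condition, so $\mathbf{U}$ consists of unipotent matrices. The real points of such an algebraic group form a simply connected nilpotent Lie group $U$, and $U\subset\operatorname{Aff}(\mathbb{R}^h)$. By (N2), $\rho|_N$ extends to a continuous homomorphism $\bar\rho\colon N_{\mathbb{R}}\to U$. For $\gamma\in\Gamma$ the matrix $\rho(\gamma)$ normalizes $\rho(N)$, hence $U$. The homomorphisms $x\mapsto\rho(\gamma)\bar\rho(x)\rho(\gamma)^{-1}$ and $x\mapsto\bar\rho(\gamma x\gamma^{-1})$ from $N_{\mathbb{R}}$ to $U$ agree on $N$, so they are equal. Every element of $G$ has the form $x\gamma$ with $x\in N_{\mathbb{R}}$ and $\gamma\in\Gamma$; put $\hat\rho(x\gamma)=\bar\rho(x)\rho(\gamma)$. This is well defined: if $x\gamma=x'\gamma'$, then $x'^{-1}x=\gamma'\gamma^{-1}$ lies in $N$, where $\bar\rho$ and $\rho$ agree. It is a homomorphism by the identity just proved.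

\emph{Step 3: the product.} The finite group $\hat\rho(Q)$ fixes the barycenter of any of its orbits. Take this point as the origin, so that $B_q=\hat\rho(q)$ is linear for $q\in Q$. Write $d\bar\rho(X)=(\alpha(X),\lambda(X))$.

We claim that $\lambda\colon\mathfrak{n}\to\mathbb{R}^h$ is injective, hence bijective. Suppose $\lambda(X)=0$. Then $\bar\rho(tX)=\exp(t\,d\bar\rho(X))$ fixes $0$ for all $t$. Choose a compact set $K_0\ni 1$ with $N_{\mathbb{R}}=NK_0$, and write $kX=n_k\bullet y_k$ with $n_k\in N$ and $y_k\in K_0$, for $k\ge1$. The set $K=\bar\rho(K_0)0$ is compact and contains $0$, and $\rho(n_k)$ sends $\bar\rho(y_k)0\in K$ to $0$. So only finitely many $n_k$ occur, the sequence $kX$ is bounded, and $X=0$.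

Put $X\cdot Y=\lambda^{-1}(\alpha(X)\lambda(Y))$. By \eqref{eq:aff}, $\lambda([X,Y])=\alpha(X)\lambda(Y)-\alpha(Y)\lambda(X)$, which is \eqref{eq:ls1}, and $\alpha([X,Y])=[\alpha(X),\alpha(Y)]$, which gives \eqref{eq:ls2} when applied to $\lambda(Z)$. Differentiating $B_q\bar\rho(x)B_q^{-1}=\bar\rho(qx)$ gives $B_q\alpha(X)B_q^{-1}=\alpha(qX)$ and $B_q\lambda(X)=\lambda(qX)$. Hence $\lambda(qX\cdot qY)=B_q\alpha(X)\lambda(Y)=\lambda(q(X\cdot Y))$.
\end{proof}

Step 1 fails in larger dimension: $\mathbb{Z}$ acts properly discontinuously on $\mathbb{R}^2$ through $(x,y)\mapsto(x+1,2y)$, which is not unipotent.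

\subsection*{From invertible derivations to affine actions}

\begin{lemma}\label{lem:der}
Let $D$ be an invertible derivation of $\mathfrak{n}$, and let a finite group $Q$ act on $\mathfrak{n}$ by automorphisms commuting with $D$. Then $d(\Gamma)=0$ for every $\Gamma\le N_{\mathbb{R}}\rtimes Q$ such that $\Gamma\cap N_{\mathbb{R}}$ is a lattice.
\end{lemma}

\begin{proof}
We conjugate the action of Lemma~\ref{lem:std} to an affine one. Let $\mathfrak{g}=\mathfrak{n}\oplus\mathbb{R}D$ with $[D,y]=Dy$. The group $N_{\mathbb{R}}$ acts on $\mathfrak{g}$ by $x\mapsto e^{\operatorname{ad}x}$. Each $q\in Q$ extends to an automorphism of $\mathfrak{g}$ fixing $D$, because it commutes with $D$, and $qe^{\operatorname{ad}x}q^{-1}=e^{\operatorname{ad}q(x)}$. So $(x,q)\mapsto e^{\operatorname{ad}x}q$ is a linear action of $N_{\mathbb{R}}\rtimes Q$. It preserves the affine hyperplane $D+\mathfrak{n}$ and acts on it by affine maps. The orbit map $\phi(y)=e^{\operatorname{ad}y}D$ satisfies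
\[
e^{\operatorname{ad}x}q\,\phi(y)=e^{\operatorname{ad}x}e^{\operatorname{ad}q(y)}D=\phi(x\bullet q(y)).
\]
By Lemma~\ref{lem:std} it remains to show that $\phi\colon\mathfrak{n}\to D+\mathfrak{n}$ is a homeomorphism. Since $[y,D]=-Dy$,
\[
\phi(y)=D-Dy+H(y),\qquad H(y)=-\sum_{k\ge2}\frac1{k!}(\operatorname{ad}y)^{k-1}Dy .
\]
Fix $z\in\mathfrak{n}$. Then $\phi(y)=D+z$ if and only if $y$ is a fixed point of $T_z(y)=D^{-1}(H(y)-z)$. The derivation $D$ maps each $\mathfrak{n}^j$ into itself, injectively and hence bijectively. If $y-y'\in\mathfrak{n}^j$, then $H(y)-H(y')$ is a combination of brackets with at least two entries, one of them $y-y'$ or $D(y-y')$; since $[\mathfrak{n}^i,\mathfrak{n}^j]\subset\mathfrak{n}^{i+j}$, it lies in $\mathfrak{n}^{j+1}$. So $T_z(y)-T_z(y')\in\mathfrak{n}^{j+1}$, and the iterate $T_z^{\,c}$ is a constant map, with value $\psi(z)=T_z^{\,c}(0)$. This value is a fixed point, since $T_z(T_z^{\,c}(0))=T_z^{\,c}(T_z(0))$, and any fixed point $y$ equals $T_z^{\,c}(y)=\psi(z)$. Thus $D+z\mapsto\psi(z)$ is a polynomial inverse of $\phi$.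
\end{proof}

For this action $\alpha(X)=\operatorname{ad}X$ and $\lambda(X)=-DX$, so the associated left-symmetric product is $X\cdot Y=D^{-1}[X,DY]$.

\section{Half products}\label{sec:half}

We look for a Lie algebra with an invertible derivation and a finite group of automorphisms that leaves no left-symmetric product invariant. To exclude all invariant products, we want invariance to leave very few candidates. A tensor factor with a rigid symmetry achieves this.

Let $A$ be a finite-dimensional commutative associative real algebra, without unit. Then $\mathbb{R}^3\otimes A$ is a Lie algebra with bracket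
\[
[u\otimes r,v\otimes s]=(u\times v)\otimes rs ,
\]
the Jacobi identity following from that of the cross product. Let $O\le SO_3(\mathbb{Z})$ be the rotation group of the cube, that is, the group of signed permutation matrices of determinant $1$; it has order $24$ and preserves the cross product. If $P$ is a group of automorphisms of $A$, then $O\times P$ acts on $\mathbb{R}^3\otimes A$ by automorphisms.

\begin{definition}
A \emph{half product} on $A$ is a bilinear product $*$ such that for all $r,s,t\in A$
\begin{align}
r*s+s*r&=rs,\label{eq:h1}\\
(rs)*t&=r*(s*t).\label{eq:h2}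
\end{align}
\end{definition}

\begin{lemma}\label{lem:cube}
If $\mathbb{R}^3\otimes A$ has an $(O\times P)$-invariant left-symmetric product, then $A$ has a $P$-invariant half product.
\end{lemma}

\begin{proof}
First let $\mu\colon\mathbb{R}^3\times\mathbb{R}^3\to\mathbb{R}^3$ be any $O$-invariant bilinear map; we show that it is a multiple of the cross product. The diagonal matrices in $O$ fix $\mu(e_i,e_i)$ and have no common nonzero fixed vector, so $\mu(e_i,e_i)=0$. The matrix $\operatorname{diag}(-1,-1,1)$ fixes $\mu(e_1,e_2)$, so $\mu(e_1,e_2)=\kappa e_3$ for some $\kappa$. The rotation $e_1\mapsto e_2$, $e_2\mapsto -e_1$, $e_3\mapsto e_3$ turns this into $\mu(e_2,e_1)=-\kappa e_3$. The cyclic permutation of $e_1,e_2,e_3$ gives the remaining values, and $\mu(u,v)=\kappa\,u\times v$.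

Fix $r,s\in A$ and expand $(u\otimes r)\cdot(v\otimes s)$ in a basis of $A$. Each coefficient is an $O$-invariant bilinear map of $(u,v)$. Hence there is an element $r*s\in A$, bilinear in $(r,s)$, with
\[
(u\otimes r)\cdot(v\otimes s)=(u\times v)\otimes(r*s),
\]
and $*$ is $P$-invariant. Identity \eqref{eq:ls1} reads $(u\times v)\otimes(r*s+s*r)=(u\times v)\otimes rs$, which is \eqref{eq:h1}. In \eqref{eq:ls2} take $X=e_1\otimes r$, $Y=e_2\otimes s$, $Z=e_1\otimes t$. Then $X\cdot Z=0$, while
\begin{align*}
X\cdot(Y\cdot Z)&=\bigl(e_1\times(e_2\times e_1)\bigr)\otimes r*(s*t)=e_2\otimes r*(s*t),\\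
[X,Y]\cdot Z&=(e_3\times e_1)\otimes(rs)*t=e_2\otimes(rs)*t .
\end{align*}
This is \eqref{eq:h2}.
\end{proof}

\begin{example}\label{ex:der}
If $D$ is an invertible derivation of $A$, then $r*s=D^{-1}(r\,Ds)$ is a half product: \eqref{eq:h1} is the Leibniz rule, and both sides of \eqref{eq:h2} equal $D^{-1}(rs\,Dt)$. If $Dr=fr$, $Ds=f's$ and $rs\ne0$, then $r*s=\frac{f'}{f+f'}\,rs$: the second factor receives its share of the total weight.
\end{example}

A half product splits a product of two elements into two parts. It also splits a product of $k$ elements into $k$ parts.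

\begin{lemma}\label{lem:exp}
Let $*$ be a half product, let $k\ge2$ and $r,y_1,\dots,y_k\in A$, and put $\pi_j=\prod_{i\ne j}y_i$. Then
\[
\text{\rm(i)}\quad y_1\cdots y_k=\sum_{j=1}^k\pi_j*y_j,\qquad\qquad
\text{\rm(ii)}\quad r*(y_1\cdots y_k)=\sum_{j=1}^k(r\pi_j)*y_j .
\]
In particular $y^k=k\,(y^{k-1}*y)$ for all $y\in A$.
\end{lemma}

\begin{proof}
For $k=2$, (i) is \eqref{eq:h1}. Let $k\ge3$ and write $\pi_k=\sum_{j<k}\pi'_j*y_j$ by induction, where $\pi'_j=\prod_{i\neq j,\,i<k}y_i$. By \eqref{eq:h1} and \eqref{eq:h2},
\[
\pi_ky_k=\pi_k*y_k+y_k*\pi_k=\pi_k*y_k+\sum_{j<k}(y_k\pi'_j)*y_j,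
\]
and $y_k\pi'_j=\pi_j$. Applying $r*(-)$ to (i) and using \eqref{eq:h2} gives (ii).
\end{proof}

For a power $y^k$ the $k$ parts are equal, so each is $1/k$ of the whole. The smallest case in which symmetry forces the same for a monomial in several variables is the following.

\begin{example}\label{ex:toy}
Let $A_0$ be the quotient of the ideal $(x,y)\subset\mathbb{R}[x,y]$ by $(x^3,y^3)$, with basis the $x^ay^b$ for $0\le a,b\le2$, $(a,b)\neq(0,0)$. The derivation with $Dx=fx$, $Dy=f'y$ and $f,f'>0$ gives a half product with $(x^2y)*y=\frac{f'}{2f+2f'}\,x^2y^2$, and the coefficient takes every value in $(0,\frac12)$. Now let $*$ be any half product invariant under $x\mapsto -x$, under $y\mapsto -y$, and under the exchange of $x$ and $y$. The element $\eta=x*y-y*x$ is odd in $x$ and in $y$, so it is a multiple of $xy$. The exchange fixes $xy$ and negates $\eta$, so $\eta=0$. Then $(xy)*\eta=0$, which by \eqref{eq:h2} says $(x^2y)*y=(xy^2)*x$. Lemma~\ref{lem:exp}(i) gives $x^2y^2=2(xy^2)*x+2(x^2y)*y=4(x^2y)*y$. The coefficient is forced to be $\frac14$, the reciprocal of the degree.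
\end{example}

\section{The hexagon algebra}\label{sec:hex}

\subsection*{Design}

Example~\ref{ex:toy} suggests an obstruction. Suppose that $x_1^3=m$ for a monomial $m$ of degree other than $3$, and that $w=x_1^4=mx_1$ is nonzero. Lemma~\ref{lem:exp} gives $m*x_1=\frac14w$, while symmetry should give $m*x_1=\frac{1}{1+\deg m}\,w$. The relation has to be compatible with sign changes of the variables, so $m$ should be $x_1$ times a square. Take $m=x_0^2x_1x_2^2$, and impose the translated relations $x_i^3=x_{i-1}^2x_ix_{i+1}^2$ so that all variables play the same role.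

We also need an invertible derivation. A diagonal derivation $x_i\mapsto f_ix_i$ makes these relations homogeneous when $f_i=f_{i-1}+f_{i+1}$. This recurrence gives $f_{i+3}=f_{i+2}-f_{i+1}=-f_i$, so it has period $6$, and we index the variables by $\mathbb{Z}/6$. The monomials $x_ix_{i+3}$ have weight $0$, and so do $x_ix_{i+2}x_{i+4}$, since $f_i+f_{i+2}+f_{i+4}=f_{i+1}+f_{i+4}=0$. They must vanish if the derivation is to be invertible. A subset of $\mathbb{Z}/6$ with no pair $\{i,i+3\}$ has at most three elements, and of the eight such triples six are \emph{windows} $\{i,i+1,i+2\}$ and two are $\{0,2,4\}$ and $\{1,3,5\}$. So only monomials supported in a window can survive.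

\subsection*{Construction}

Let $\mathfrak{m}\subset\mathbb{R}[x_0,\dots,x_5]$ be the ideal of polynomials without constant term, with indices in $\mathbb{Z}/6$. Put
\[
\mathcal{B}=\{x_i^ax_{i+1}^bx_{i+2}^c:\ i\in\mathbb{Z}/6,\ 0\le a,b,c\le2,\ (a,b,c)\neq0\},\qquad
\mathcal{M}=\mathcal{B}\cup\{x_i^3,x_i^4:\ i\in\mathbb{Z}/6\}.
\]
Every nonconstant divisor of a monomial in $\mathcal{M}$ is in $\mathcal{M}$, so the nonconstant monomials outside $\mathcal{M}$ span an ideal. Let $S$ be the quotient of $\mathfrak{m}$ by it; $S$ has basis $\mathcal{M}$. In $S$ put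
\[
\delta_i=x_i^3-x_{i-1}^2x_ix_{i+1}^2,\qquad\varepsilon_i=x_i^4-x_{i-1}^2x_i^2x_{i+1}^2,
\]
and let $I$ be the span of all $\delta_i$ and $\varepsilon_i$.

\begin{lemma}\label{lem:A}
The subspace $I$ is an ideal of $S$. The algebra $A=S/I$ has basis $\mathcal{B}$ and dimension $108$; a product of two elements of $\mathcal{B}$ is $0$ or an element of $\mathcal{B}$; $A^6\neq0=A^7$; and in $A$
\begin{equation}\label{eq:rel}
x_i^3=x_{i-1}^2x_ix_{i+1}^2,\qquad x_i^4=x_{i-1}^2x_i^2x_{i+1}^2\neq0,\qquad x_ix_{i+3}=0 .
\end{equation}
\end{lemma}

\begin{proof}
We have $x_i\delta_i=\varepsilon_i$, and $x_i\varepsilon_i=x_i^5-x_{i-1}^2x_i^3x_{i+1}^2=0$ in $S$. Let $j\ne i$. Then $x_jx_i^3=x_jx_i^4=0$, as an exponent $\ge 3$ occurs together with a second variable. For $b=1,2$ the monomial $x_j\,x_{i-1}^2x_i^bx_{i+1}^2$ vanishes for the same reason if $j=i\pm1$, and because it involves four variables otherwise. So $x_j\delta_i=x_j\varepsilon_i=0$, and $I$ is an ideal. The $\delta_i$ and $\varepsilon_i$ together with $\mathcal{B}$ form a basis of $S$, so $\mathcal{B}$ is a basis of $A$, the relations \eqref{eq:rel} hold,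 and each monomial of $\mathcal{M}$ becomes an element of $\mathcal{B}$. Monomials in $\mathcal{M}$ have degree $\le 6$, so $A^7=0$, and $x_0^2x_1^2x_2^2\in A^6$. Counting by support, $\{i\}$, $\{i,i+1\}$, $\{i,i+2\}$ or $\{i,i+1,i+2\}$, gives $|\mathcal{B}|=6(2+4+4+8)=108$.
\end{proof}

Let $E=\{\pm1\}^6$ act by changing the signs of the $x_i$, and let the dihedral group of order $12$, consisting of the maps $i\mapsto k\pm i$, permute them. These substitutions permute $\mathcal{M}$, the $\delta_i$ and the $\varepsilon_i$ up to sign, so they induce automorphisms of $A$. They generate a group $P$ of order $64\cdot12$, which permutes $\mathcal{B}$ up to sign.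

\begin{lemma}\label{lem:DA}
The algebra $A$ has an invertible derivation $D_A$ with $D_Ax_i=f_ix_i$, where $(f_0,\dots,f_5)=(1,10,9,-1,-10,-9)$.
\end{lemma}

\begin{proof}
We have $f_{i+3}=-f_i$ and $-9+10=1$, $1+9=10$, $10-1=9$, so $f_{i-1}+f_{i+1}=f_i$ for all $i$. The diagonal derivation of $\mathfrak{m}$ descends to $S$, where $\delta_i$ and $\varepsilon_i$ are eigenvectors with eigenvalues $3f_i$ and $4f_i$, so it descends to $A$. Since $f_{i+2}=f_{i+1}-f_i$, its eigenvalue on $x_i^ax_{i+1}^bx_{i+2}^c$ is $kf_i+lf_{i+1}$ with $k=a-c$ and $l=b+c$, so $|k|\le2$ and $0\le l\le4$. Up to sign, $(f_i,f_{i+1})$ is $(1,10)$, $(10,9)$ or $(9,-1)$. If $k+10l=0$, then $10\mid k$. If $10k+9l=0$, then $9\mid k$. If $9k-l=0$, then $9\mid l$. In each case $k=l=0$, hence $a=b=c=0$, which is excluded.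
\end{proof}

\subsection*{The obstruction}

Put $w=x_0^2x_1^2x_2^2=x_1^4$. The clash between the degrees $4$ and $6$ is already visible for derivations.

\begin{remark}\label{rem:nilder}
Every derivation $D$ of $A$ commuting with $P$ is nilpotent. Indeed, $D$ acts on $A/A^2$, which has basis the $x_i$; the action is diagonal because it commutes with $E$, and a scalar $\lambda$ because it commutes with $i\mapsto i+1$. So $Dx_i\in\lambda x_i+A^2$. As $A^7=0$, the expression $w=x_0^2x_1^2x_2^2$ gives $Dw=6\lambda w$. As $x_1^3\in A^5$, the expression $w=x_1^4$ gives $Dw=4x_1^3Dx_1=4\lambda w$. Hence $\lambda=0$ and $DA^k\subset A^{k+1}$ for all $k$.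
\end{remark}

Half products need not come from derivations, so we need the stronger statement below. The proof follows Example~\ref{ex:toy}, with one new difficulty: two more monomials have the parity of $x_0x_1$, and symmetry no longer forces $x_0*x_1=x_1*x_0$. It does force the difference to be killed by the one element that we multiply it with.

\begin{proposition}\label{prop:nohalf}
The algebra $A$ has no $P$-invariant half product.
\end{proposition}

\begin{proof}
Suppose $*$ is one. Put $\eta=x_0*x_1-x_1*x_0$, $g=x_0x_1x_2^2$ and $g'=x_0x_1x_5^2$.

\emph{The form of $\eta$.} A sign change $(e_i)\in E$ multiplies $\eta$ by $e_0e_1$. So $\eta$ is a combination of the elements of $\mathcal{B}$ whose exponents are odd exactly at $0$ and $1$. The windows containing $0$ and $1$ are $\{0,1,2\}$ and $\{5,0,1\}$, so these elements are $x_0x_1$, $g$ and $g'$. The reflection $i\mapsto1-i$ negates $\eta$, fixes $x_0x_1$ and exchanges $g$ with $g'$. Hence $\eta=\kappa(g-g')$ for some $\kappa\in\mathbb{R}$.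

\emph{We have $g*\eta=0$.} By \eqref{eq:h1}, $g*g=\frac12g^2=\frac12x_0^2x_1^2x_2^4=0$. By Lemma~\ref{lem:exp}(ii) applied to $g'=x_0\,x_1\,x_5\,x_5$, the element $g*g'$ is a sum of terms $(g\pi_j)*y_j$. The variable $x_5$ occurs twice in $g'$, so it divides every $\pi_j$. Since $x_2$ divides $g$ and $x_2x_5=0$, every $g\pi_j$ is zero.

\emph{The parts of $w$ are equal.} Put $\theta=(x_0^2x_1x_2^2)*x_1$. By \eqref{eq:h2}, $g*(x_0*x_1)=(gx_0)*x_1=\theta$ and $g*(x_1*x_0)=(x_0x_1^2x_2^2)*x_0$. So $g*\eta=0$ says $\theta=(x_0x_1^2x_2^2)*x_0$. The reflection $i\mapsto2-i$ exchanges $x_0$ and $x_2$ and fixes $x_1$, hence fixes $\theta$. Applying it gives $\theta=(x_0^2x_1^2x_2)*x_2$.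

\emph{The contradiction.} By Lemma~\ref{lem:exp}(i),
\[
w=2(x_0x_1^2x_2^2)*x_0+2(x_0^2x_1x_2^2)*x_1+2(x_0^2x_1^2x_2)*x_2=6\theta .
\]
By \eqref{eq:rel}, $\theta=x_1^3*x_1$, so also $w=x_1^4=4\theta$. Thus $\theta=0$ and $w=0$, contradicting \eqref{eq:rel}.
\end{proof}

\begin{remark}
The group $P$ cannot be replaced by $E$. The derivation $D_A$ commutes with $E$, so the half product of Example~\ref{ex:der} is $E$-invariant. For it $w$ has weight $40$, and the three parts of $w$ above are $\frac1{40}w$, $\frac{10}{40}w$ and $\frac9{40}w$. The middle one is $\frac14w$ and twice their sum is $w$, as Lemma~\ref{lem:exp} requires, but the parts are unequal.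
\end{remark}

\section{The counterexample}\label{sec:main}

Let $A$ and $P$ be as in Section~\ref{sec:hex}, and put
\[
\mathfrak{n}=\mathbb{R}^3\otimes A,\qquad F=O\times P .
\]
Cross products span $\mathbb{R}^3$, so $\mathfrak{n}^k=\mathbb{R}^3\otimes A^k$. Thus $\mathfrak{n}$ is nilpotent of class $6$ and dimension $3\cdot108=324$. Lemma~\ref{lem:cube} and Proposition~\ref{prop:nohalf} combine to give the statement on which Theorems \ref{thm:main} and~\ref{thm:tf} rest.

\begin{proposition}\label{prop:noF}
The Lie algebra $\mathfrak{n}$ has no $F$-invariant left-symmetric product.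
\end{proposition}

We need an $F$-stable lattice. Let $\mathfrak{n}_{\mathbb{Z}}$ be the $\mathbb{Z}$-span of the basis $\{e_a\otimes b:1\le a\le3,\ b\in\mathcal{B}\}$. The group $F$ permutes this basis up to sign, and by Lemma~\ref{lem:A} a bracket of two basis elements is $0$ or, up to sign, a basis element. So $\mathfrak{n}_{\mathbb{Z}}$ is $F$-stable and closed under brackets. It remains to clear the denominators in $x\bullet y$. Let $m$ be a common denominator of the coefficients of the brackets with at most $6$ entries, and put $N=m\,\mathfrak{n}_{\mathbb{Z}}$. A bracket of $k\ge2$ elements of $N$ lies in $m^k\mathfrak{n}_{\mathbb{Z}}=m^{k-1}N$, so it lies in $N$ after multiplication by an element of $\frac1m\mathbb{Z}$. Hence $N$ is closed under $\bullet$ and under $x\mapsto-x$. It is a discrete $F$-stable subgroup of $N_{\mathbb{R}}$ that spans $\mathfrak{n}$, so by (N1) it is a lattice, finitely generated, torsion-free and nilpotent with $h(N)=324$. Its class is $6$: as $\mathfrak{n}^7=0$, an iterated group commutator of six elements equals the corresponding Lie bracket, and these brackets do not all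 vanish on the spanning set $N$.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $\Gamma=N\rtimes F\le N_{\mathbb{R}}\rtimes F$. The map $D=\operatorname{id}\otimes D_A$ is a derivation of $\mathfrak{n}$, invertible by Lemma~\ref{lem:DA}. Lemma~\ref{lem:der} with $Q=1$ gives $d(N)=0$. If $d(\Gamma)=0$, Proposition~\ref{prop:lsa} with $Q=F$ gives an $F$-invariant left-symmetric product on $\mathfrak{n}$, contradicting Proposition~\ref{prop:noF}. So $d(\Gamma)\ge1$. Lemma~\ref{lem:std} with $c=6$ gives a properly discontinuous action of degree $\le5$, so $d(\Gamma)\le4$.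
\end{proof}

\section{Torsion-free examples}\label{sec:tf}

One might suspect that the torsion in $N\rtimes F$ is responsible for the jump. It is not, because in Proposition~\ref{prop:lsa} the finite group lives in $G$ rather than in $\Gamma$. To remove the torsion, replace $F$ by a torsion-free extension $B$ of a finite group by a free abelian group $M$, and consider $N\rtimes B$. The Lie algebra becomes $\mathfrak{n}\oplus V$ with $V=M\otimes\mathbb{R}$. The difficulty is that a left-symmetric product on $\mathfrak{n}\oplus V$ need not restrict to $\mathfrak{n}$: a product of two elements of $\mathfrak{n}$ may have a component in $V$. We prevent this with an extra group of symmetries $J$ whose fixed space is exactly $\mathfrak{n}$.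

The order $|F|=24\cdot64\cdot12$ has only the prime divisors $2$ and $3$. Put
\[
J=(\mathbb{Z}/2)^2\times(\mathbb{Z}/3)^2,\qquad H=F\times J .
\]
We recall some group cohomology. Let $H$ be finite and $M$ an $H$-module. The classes in $H^2(H;M)$ correspond to the extensions $1\to M\to B\to H\to1$ inducing the given action, and the zero class to the split extension. The restriction of a class to $C\le H$ corresponds to the preimage of $C$ in $B$. Restriction commutes with the maps induced by module homomorphisms. If $V$ is a real vector space, then $H^2(H;V)=0$. Finally, for $T\le H$ and a $T$-module $X$, let $M_{T,X}$ be the group of functions $\varphi\colon H\to X$ with $\varphi(th)=t\varphi(h)$ for $t\in T$, with $H$ acting by $(h'\varphi)(h)=\varphi(hh')$. Evaluation at $1$ is a $T$-homomorphism $M_{T,X}\to X$, and Shapiro's lemma says that restriction followed by evaluation is an isomorphism $H^2(H;M_{T,X})\to H^2(T;M_{T,X})\to H^2(T;X)$.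

\begin{lemma}\label{lem:bieb}
There is an extension $1\to M\to B\to H\to1$ with $M$ free abelian of finite rank, $B$ torsion-free, and $V^J=0$ for $V=M\otimes\mathbb{R}$.
\end{lemma}

The two requirements compete. The simplest nonsplit extension of a group $C$ of prime order $p$ is $p\mathbb{Z}\to\mathbb{Z}\to C$, with trivial action, and we need a version of it on which an element of $J$ acts without fixed vectors. That element cannot lie in $C$; this is why $J$ contains $(\mathbb{Z}/p)^2$ and not only $\mathbb{Z}/p$.

\begin{proof}
\emph{The local model.} Let $p\in\{2,3\}$, $\zeta=e^{2\pi i/p}$, $X_p=\mathbb{Z}[\zeta]$ and $Y_p=(1-\zeta)^{-1}X_p\subset\mathbb{C}$. Then $Y_p/X_p\cong\mathbb{Z}[\zeta]/(1-\zeta)$, which is $\mathbb{Z}/2$ for $\zeta=-1$ and $\mathbb{Z}[t]/(t^2+t+1,\,1-t)=\mathbb{Z}/3$ for $p=3$. Let $\Sigma_p=Y_p\rtimes\langle\zeta\rangle$, with $\zeta$ acting by multiplication. For $p=2$ this is the group generated by $x\mapsto x+\frac12$ and $x\mapsto-x$, and $X_2=\mathbb{Z}$. The subgroup $X_p$ is normal in $\Sigma_p$. Since $(\zeta-1)Y_p=X_p$, the element $\zeta$ acts trivially on $Y_p/X_p$,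 and $\Sigma_p/X_p=(Y_p/X_p)\times\langle\zeta\rangle\cong(\mathbb{Z}/p)^2$. Multiplication by $\zeta-1$ is injective on $X_p$, hence invertible on $X_p\otimes\mathbb{R}$.

\emph{One class for each $C$.} Let $C\le H$ have prime order $p$; then $p\in\{2,3\}$. The group $J$ has $p+1$ subgroups of order $p$, so there is $j_C\in J$ of order $p$ with $j_C\notin C$. It is central in $H$. Put $T_C=C\times\langle j_C\rangle$, and identify $\Sigma_p/X_p$ with $T_C$ so that $Y_p/X_p$ goes to $C$ and $\zeta$ to $j_C$. Then $X_p$ is a $T_C$-module, written $X_C$, on which $j_C$ acts as $\zeta$, and $\Sigma_p$ defines a class $\beta_C\in H^2(T_C;X_C)$. The preimage of $C$ in $\Sigma_p$ is $Y_p$, which is torsion-free, so $\operatorname{res}_C\beta_C\neq0$.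

\emph{Assembly.} Let $M_C=M_{T_C,X_C}$ and $M=\bigoplus_CM_C$, the sum over all subgroups of prime order. Let $\beta\in H^2(H;M)=\bigoplus_CH^2(H;M_C)$ be the class whose components correspond to the $\beta_C$ under Shapiro's isomorphisms, and let $B$ be the extension with class $\beta$. The $T_C$-homomorphism $M\to M_C\to X_C$ sends $\operatorname{res}_{T_C}\beta$ to $\beta_C$, hence $\operatorname{res}_C\beta$ to $\operatorname{res}_C\beta_C\neq0$. So $\operatorname{res}_C\beta\ne0$ for every $C$. If $B$ had torsion, it would have an element $b$ of prime order. As $M$ is torsion-free, $\langle b\rangle$ would map isomorphically onto some $C$ and split the extension over $C$, which is impossible. Finally, $j_C$ is central, so $(j_C\varphi)(h)=\varphi(j_Ch)=\zeta\varphi(h)$ for $\varphi\in M_C$. Hence $j_C-1$ is invertible on $M_C\otimes\mathbb{R}$, and $V^J=0$.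
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:tf}]
Let $H$ act on $\mathfrak{n}$ and on $N$ through $F$, and let $B$ act through $H$. Put $\hat\Gamma=N\rtimes B$ and $\hat\Gamma'=N\times M$. Then $\hat\Gamma$ is torsion-free, as $N$ and $B$ are. The subgroup $\hat\Gamma'$ is the kernel of $\hat\Gamma\to H$, so it is normal of finite index, and it is finitely generated nilpotent. In particular $\hat\Gamma$ is polycyclic-by-finite.

The group $(V\rtimes B)/\{(-v,v):v\in M\}$ contains $V$ and $B$ with $B\cap V=M$, and is an extension of $H$ by $V$. It splits because $H^2(H;V)=0$. So $B\le V\rtimes H$, with $B\cap V=M$ and $B$ mapping onto $H$. Let $\hat{\mathfrak{n}}=\mathfrak{n}\oplus V$ with $V$ central; its group is $N_{\mathbb{R}}\times V$. The map $(n,(v,h))\mapsto((n,v),h)$ embeds $\hat\Gamma$ in $\hat G=(N_{\mathbb{R}}\times V)\rtimes H$. The image meets $N_{\mathbb{R}}\times V$ in the lattice $\hat\Gamma'$ and maps onto $H$.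

The derivation $(\operatorname{id}\otimes D_A)\oplus\operatorname{id}_V$ of $\hat{\mathfrak{n}}$ is invertible, so $d(\hat\Gamma')=0$ by Lemma~\ref{lem:der}. Suppose $d(\hat\Gamma)=0$. By Proposition~\ref{prop:lsa}, $\hat{\mathfrak{n}}$ has an $H$-invariant left-symmetric product. Since $J$ acts trivially on $\mathfrak{n}$ and $V^J=0$, the fixed space of $J$ in $\hat{\mathfrak{n}}$ is $\mathfrak{n}$. A product of two $J$-fixed elements is $J$-fixed, so the product restricts to an $F$-invariant left-symmetric product on $\mathfrak{n}$. This contradicts Proposition~\ref{prop:noF}.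
\end{proof}

\section{Positive derivations}\label{sec:pos}

Call a linear map \emph{positive} if all its eigenvalues have positive real part. If $\mathfrak{n}=\bigoplus_{k>0}\mathfrak{n}_k$ with $[\mathfrak{n}_k,\mathfrak{n}_l]\subset\mathfrak{n}_{k+l}$, the map equal to $k$ on $\mathfrak{n}_k$ is a positive derivation. If $\mathfrak{n}$ has class $\le2$, take $\mathfrak{n}_2=[\mathfrak{n},\mathfrak{n}]$ and for $\mathfrak{n}_1$ any complement.

To prove Theorem~\ref{thm:pos} we want an invertible derivation commuting with a finite group $\Phi$. The sum of the $\Phi$-conjugates of a derivation is a $\Phi$-invariant derivation, but it may be singular, even for positive maps when the conjugates do not commute: both $\bigl(\begin{smallmatrix}1&2\\0&1\end{smallmatrix}\bigr)$ and its transpose are positive, and their sum has determinant $0$. A sum of simultaneously diagonalizable positive maps is positive. So we first move the derivation to a place where its conjugates are simultaneously diagonalizable: the center of the Lie algebra of a reductive group containing $\Phi$.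

\begin{lemma}\label{lem:avg}
If $\mathfrak{n}$ has a positive derivation and $\Phi\le\operatorname{Aut}(\mathfrak{n})$ is finite, then $\mathfrak{n}$ has a positive derivation commuting with $\Phi$.
\end{lemma}

\begin{proof}
The group $\operatorname{Aut}(\mathfrak{n})\subset GL(\mathfrak{n})$ is real algebraic, and its Lie algebra is the algebra of derivations. An algebraic subgroup is \emph{reductive} if $\mathfrak{n}$ is a direct sum of irreducible modules for it. By Mostow's theorem \cite{Mos}, every reductive algebraic subgroup lies in a maximal one, and the maximal ones are conjugate in $\operatorname{Aut}(\mathfrak{n})$. The finite group $\Phi$ is reductive. Let $L\supset\Phi$ be maximal reductive, with Lie algebra $\mathfrak{l}$.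

Let $D$ be a positive derivation. The generalized eigenspaces $\mathfrak{n}_\lambda$ of $D$ on $\mathfrak{n}\otimes\mathbb{C}$ satisfy $[\mathfrak{n}_\lambda,\mathfrak{n}_\mu]\subset\mathfrak{n}_{\lambda+\mu}$. So the semisimple part $D_s$, which is the real operator equal to $\lambda$ on $\mathfrak{n}_\lambda$, is a positive derivation. The Zariski closure of $\exp(\mathbb{R}D_s)$ has the same invariant subspaces as $D_s$, so it is reductive, and its Lie algebra contains $D_s$. By Mostow's theorem a conjugate $\mathcal{E}$ of $D_s$ under $\operatorname{Aut}(\mathfrak{n})$ lies in $\mathfrak{l}$, and $\mathcal{E}$ is positive.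

A completely reducible module stays so on restriction to a normal subgroup and on extension of scalars to $\mathbb{C}$. Applied to the identity component of $L$, this gives $\mathfrak{n}\otimes\mathbb{C}=\bigoplus W_\nu$ with irreducible $\mathfrak{l}$-modules $W_\nu$. A Lie algebra with a faithful completely reducible module is the direct sum of its center and its derived algebra: $\mathfrak{l}=\mathfrak{z}\oplus[\mathfrak{l},\mathfrak{l}]$. Write $\mathcal{E}=\mathcal{E}_0+\mathcal{E}_1$ accordingly. By Schur's lemma every element of $\mathfrak{z}$ acts on each $W_\nu$ by a scalar, and $\mathcal{E}_1$ has trace $0$ on $W_\nu$, being a sum of commutators. So $\mathcal{E}_0$ acts on $W_\nu$ by $\operatorname{tr}(\mathcal{E}|_{W_\nu})/\dim W_\nu$, an average of eigenvalues of $\mathcal{E}$. Hence $\mathcal{E}_0$ is positive.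

Each $\varphi\in\Phi$ lies in $L$, so it normalizes $\mathfrak{l}$ and $\mathfrak{z}$. Thus $\varphi\mathcal{E}_0\varphi^{-1}$ is a positive element of $\mathfrak{z}$ and acts on each $W_\nu$ by a scalar of positive real part. The same then holds for $\sum_{\varphi\in\Phi}\varphi\mathcal{E}_0\varphi^{-1}$, which is a derivation commuting with $\Phi$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:pos}]
View $N$ as a lattice in $N_{\mathbb{R}}$. The intersection of the conjugates of $N$ in $\Gamma$ has finite index in $N$, so it is again a lattice in $N_{\mathbb{R}}$. Replacing $N$ by it, we may assume $N\lhd\Gamma$. To use Lemma~\ref{lem:der} we must embed $\Gamma$ in a group $N_{\mathbb{R}}\rtimes Q$.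

By (N2), conjugation on $N$ extends to an action of $\Gamma$ on $N_{\mathbb{R}}$ by automorphisms, and by uniqueness $x\in N$ acts as conjugation by $x$. In $N_{\mathbb{R}}\rtimes\Gamma$ let $\Delta=\{(x^{-1},x):x\in N\}$. It is a discrete subgroup, since $(x^{-1},x)(y^{-1},y)=((xy)^{-1},xy)$. It is normal: $\gamma\in\Gamma$ conjugates $(x^{-1},x)$ to the element with $\gamma x\gamma^{-1}$ in place of $x$, and $(n,1)(x^{-1},x)(n^{-1},1)=(x^{-1},x)$ for $n\in N_{\mathbb{R}}$. The Lie group $G=(N_{\mathbb{R}}\rtimes\Gamma)/\Delta$ contains $N_{\mathbb{R}}$ and $\Gamma$, with $\Gamma\cap N_{\mathbb{R}}=N$. Its identity component is $N_{\mathbb{R}}$, and $G/N_{\mathbb{R}}\cong\Gamma/N$ is finite. In a Lie group with finitely many components, a maximal compact subgroup $Q$ exists and meets every component \cite[Thm.~XV.3.1]{Hoc}. The group $Q\cap N_{\mathbb{R}}$ is compact, hence trivial. So $Q$ is finite and $G=N_{\mathbb{R}}\rtimes Q$.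

Let $\Phi$ be the image of $Q$ in $\operatorname{Aut}(\mathfrak{n})$. Lemma~\ref{lem:avg} gives an invertible derivation commuting with $\Phi$, and Lemma~\ref{lem:der} gives $d(\Gamma)=0$. The last statement follows from $d(\Gamma')\le d(\Gamma)$.
\end{proof}

\begin{remark}
In Theorem~\ref{thm:pos}, ``positive'' cannot be weakened to ``invertible'': the Lie algebra of Theorem~\ref{thm:main} has the invertible derivation $\operatorname{id}\otimes D_A$. One sees there exactly how the last step of Lemma~\ref{lem:avg} breaks down. The conjugates of $D_A$ under the six rotations $i\mapsto i+k$ are simultaneously diagonal, but their sum multiplies each $x_i$ by $f_0+\dots+f_5=0$, so it is the zero derivation.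
\end{remark}

\begin{thebibliography}{9}

\bibitem{Hoc} Hochschild, \emph{The Structure of Lie Groups}.

\bibitem{Mos} Mostow, Amer. J. Math. \textbf{78} (1956).

\bibitem{Rag} Raghunathan, \emph{Discrete subgroups of Lie groups}.

\end{thebibliography}
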